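\title{A one-dimensional homogeneous continuum that is not bihomogeneous}

\begin{abstract}
We construct a one-dimensional homogeneous continuum containing two points that no homeomorphism interchanges. The example is a bundle over the Menger curve whose fiber is the Heisenberg group over the $p$-adic integers. More generally, a profinite group $G$, a dense finitely generated subgroup $\Gamma$ and a connected regular $\Gamma$-covering of a homogeneous Peano continuum $X$ determine a homogeneous continuum $P$ with $\dim P=\dim X$, and $P$ is not bihomogeneous unless $G$ is virtually abelian. Over the Menger curve, $P$ depends only on the pair $(G,\Gamma)$ and is bihomogeneous exactly when $G$ is virtually abelian. The construction gives $2^{\aleph_0}$ pairwise non-homeomorphic one-dimensional examples.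
\end{abstract}

\section{Introduction}\label{sec:intro}

A \emph{continuum} is a compact connected metric space. A continuum $X$ is \emph{homogeneous} if for all $x,y\in X$ there is a homeomorphism $h:X\to X$ with $h(x)=y$. It is \emph{bihomogeneous} if for all $x,y\in X$ there is a homeomorphism $h:X\to X$ that \emph{swaps} $x$ and $y$, that is, $h(x)=y$ and $h(y)=x$. In a homogeneous continuum all points look alike. In a bihomogeneous one, in addition, the topology never distinguishes the ordered pair $(x,y)$ from the pair $(y,x)$.

The first homogeneous continua that come to mind are bihomogeneous. In a topological group the map $z\mapsto xz^{-1}y$ swaps $x$ and $y$; in dimension one this covers the circle and the $p$-adic solenoids (Section~\ref{sec:models}). The Menger curve is bihomogeneous as well, because every bijection between two-point subsets extends to a homeomorphism (Theorem~\ref{thm:MOT} below). For each $n\ge 2$ it is known that there is an $n$-dimensional homogeneous continuum that is not bihomogeneous. This leaves the following problem.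

\begin{quote}
\emph{Is there a one-dimensional homogeneous continuum that is not bihomogeneous?}
\end{quote}

The examples just listed suggest a negative answer. The answer is positive.

\begin{theorem}\label{thm:main}
There is a one-dimensional, homogeneous, non-bihomogeneous continuum.
\end{theorem}

The example belongs to a general family. A \emph{Peano continuum} is a nondegenerate locally connected continuum. For a discrete group $\Gamma$, a \emph{regular $\Gamma$-covering}, or briefly a \emph{$\Gamma$-covering}, is a covering map $q:\widetilde X\to X$ together with a left action of $\Gamma$ on $\widetilde X$ by homeomorphisms that satisfy $q(\gamma\tilde x)=q(\tilde x)$ and permute each fiber of $q$ simply transitively. We consider the following data.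

\begin{quote}
$(\ast)$\quad $X$ is a homogeneous Peano continuum with metric $d$; $G$ is a metrizable profinite group; $\Gamma\le G$ is a dense finitely generated subgroup; $q:\widetilde X\to X$ is a regular $\Gamma$-covering with $\widetilde X$ connected.
\end{quote}

Let $\Gamma$ act on $\widetilde X\times G$ by $\gamma(\tilde x,g)=(\gamma\tilde x,\gamma g)$, write $[\tilde x,g]$ for the orbit of $(\tilde x,g)$, and put
\[
P=\widetilde X\times_\Gamma G=(\widetilde X\times G)/\Gamma,\qquad \pi:P\to X,\quad \pi[\tilde x,g]=q(\tilde x),\qquad [\tilde x,g]\,u=[\tilde x,gu]\quad(u\in G).
\]
We call $G$ \emph{virtually abelian} if it has an open abelian subgroup. This is the same as having an abelian subgroup of finite index, since the closure of such a subgroup is abelian, closed and of finite index, hence open.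

\begin{theorem}\label{thm:general}
Let $(\ast)$ hold.
\begin{enumerate}
\item[(1)] $P$ is a homogeneous continuum and $\dim P=\dim X$.
\item[(2)] If $G$ is not virtually abelian, then for every $x\in P$ the set of $g\in G$ for which some continuous map $h:P\to P$ satisfies $h(x)=xg$ and $h(xg)=x$ is contained in a countable union of closed Haar-null sets, so it is meager and null. In particular $P$ is not bihomogeneous.
\end{enumerate}
\end{theorem}

Theorem~\ref{thm:main} follows by taking for $X$ the Menger curve $M$, for $G$ the Heisenberg group $\mathrm{Heis}(\mathbb Z_p)$ of upper unitriangular $3\times3$ matrices over the $p$-adic integers, for $\Gamma$ the subgroup $\mathrm{Heis}(\mathbb Z)$, and for $q$ a connected $\Gamma$-covering of $M$. Varying the group gives many examples, and over $M$ the family can be described completely.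

\begin{theorem}\label{thm:many}
There are $2^{\aleph_0}$ pairwise non-homeomorphic one-dimensional homogeneous non-bihomo\-geneous continua.
\end{theorem}

\begin{theorem}\label{thm:class}
If $X=M$ in $(\ast)$, then $P$ is bihomogeneous if and only if $G$ is virtually abelian. Every pair $(G,\Gamma)$ as in $(\ast)$ occurs over $M$, and the homeomorphism type of $P$ depends only on $(G,\Gamma)$.
\end{theorem}

The mechanism is as follows. The path components of $P$ are indexed by the coset space $\Gamma\backslash G$, and every continuous self-map of $P$ acts on path components, locally, through a group homomorphism. A swap of $x$ and $xg$ forces this homomorphism to invert $g$, up to factors from $\Gamma$. Only countably many homomorphisms occur, and a homomorphism that inverts a set of positive measure produces an open abelian subgroup. Thus the formula $z\mapsto xz^{-1}y$, which works in the fiber $G$, cannot be imitated in $P$.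

Section~\ref{sec:bundle} describes $P$, and Section~\ref{sec:models} carries out the argument by hand in two model cases. Sections \ref{sec:small} and \ref{sec:swap} prove Theorem~\ref{thm:general}, and Sections \ref{sec:menger} and \ref{sec:many} prove Theorems \ref{thm:main} and \ref{thm:many}; beyond textbook facts, these three theorems use only results of Anderson \cite{Anderson} and Effros \cite{Effros}. Sections \ref{sec:unique} and \ref{sec:abelian} prove Theorem~\ref{thm:class}, which also depends on \cite{Bestvina,MOT,Wilson}.

\section{The bundle $P$ and its path components}\label{sec:bundle}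

\subsection{Standard facts}\label{sub:facts}

\emph{Dimension} means covering dimension. For compact metric spaces we use that a closed subspace has no larger dimension than the space, that the dimension of a finite union of closed subspaces is the maximum of their dimensions, that $\dim(C\times C')\le\dim C+\dim C'$, and that a nonempty totally disconnected compact metric space has dimension $0$.

A \emph{profinite group} is a compact, Hausdorff, totally disconnected topological group. Its open normal subgroups form a neighborhood base at $1$. Open subgroups are closed and of finite index, and closed subgroups of finite index are open. The Haar measure $\mu$ of a profinite group is the probability measure invariant under left translations; it is also invariant under right translations and inversion, it is outer regular, and it is positive on nonempty open sets.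

A Peano continuum is locally path connected. An open set $U\subset X$ is \emph{evenly covered} by $q:\widetilde X\to X$ if $q^{-1}(U)$ is a disjoint union of open sets, each mapped homeomorphically onto $U$. If $U$ is also connected, these open sets are the components of $q^{-1}(U)$ and are called the \emph{sheets} over $U$. Each sheet meets each fiber over $U$ in one point, so for a $\Gamma$-covering the group $\Gamma$ permutes the sheets over $U$ simply transitively. If $U\subset W$ are connected, open and evenly covered, the sheets over $U$ are the sets $\widetilde W\cap q^{-1}(U)$ with $\widetilde W$ a sheet over $W$.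

For a continuous map $f:Y\to X$, the \emph{pullback} $f^*\widetilde X=\{(y,\tilde x):f(y)=q(\tilde x)\}$, with $\Gamma$ acting on the second coordinate, is a $\Gamma$-covering of $Y$, and $(fm)^*\widetilde X\cong m^*f^*\widetilde X$. If $f$ is a homeomorphism, the projection $f^*\widetilde X\to\widetilde X$ is an equivariant homeomorphism covering $f$. Finally, an equivariant continuous map $\varphi$ between two $\Gamma$-coverings of $Y$ that covers the identity is an isomorphism: it is bijective on each fiber by simple transitivity, and it is a local homeomorphism because both covering maps are. In particular, if $\varphi:\widetilde Y\to\widetilde X$ is an equivariant continuous map of $\Gamma$-coverings that covers $f:Y\to X$, then $\widetilde Y\cong f^*\widetilde X$.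

\subsection{Local coordinates}\label{sub:coord}

Let $(\ast)$ hold and let $\kappa:\widetilde X\times G\to P$ be the quotient map. It is open, since $\kappa^{-1}\kappa(O)=\bigcup_\gamma\gamma O$. Let $U\subset X$ be connected, open and evenly covered, and let $\widetilde U$ be a sheet over $U$. Every point of $\pi^{-1}(U)$ has a representative $(\tilde x,g)$ with $\tilde x\in\widetilde U$, and only one, because $\gamma\widetilde U\cap\widetilde U=\emptyset$ for $\gamma\ne1$. So $\kappa$ restricts to a homeomorphism $\widetilde U\times G\to\pi^{-1}(U)$, and $\pi^{-1}(U)\cong U\times G$. We call $g$ the \emph{coordinate} of $[\tilde x,g]$ with respect to $\widetilde U$. Three rules will be used repeatedly.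
\begin{itemize}
\item[(C1)] Replacing $\widetilde U$ by $\gamma\widetilde U$ multiplies coordinates on the left by $\gamma$, since $[\tilde x,g]=[\gamma\tilde x,\gamma g]$.
\item[(C2)] If $U\subset W$ and $\widetilde U\subset\widetilde W$, the two coordinates agree on $\pi^{-1}(U)$.
\item[(C3)] The translation $R_u:z\mapsto zu$ multiplies coordinates on the right by $u$.
\end{itemize}
By (C3), the right action of $G$ on $P$ is continuous and free, and its orbits are the fibers of $\pi$. Moreover $\kappa$ is a covering map, because $\kappa^{-1}(\pi^{-1}(U))$ is the disjoint union of the open sets $\gamma\widetilde U\times G$.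

\begin{proposition}\label{prop:continuum}
$P$ is a continuum and $\dim P=\dim X$.
\end{proposition}

\begin{proof}
Write $X=C_1\cup\dots\cup C_r$ with $C_i$ compact and contained in a connected evenly covered open set $U_i$. Then $P$ is the union of the compact sets $\pi^{-1}(C_i)\cong C_i\times G$, so it is compact, and of the second countable open sets $\pi^{-1}(U_i)\cong U_i\times G$, so it is second countable. Two points in different fibers are separated by preimages of disjoint open subsets of $X$, and two points in one fiber are separated inside some $\pi^{-1}(U_i)$. A compact Hausdorff second countable space is metrizable.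

The set $\kappa(\widetilde X\times\{1\})$ is connected. It equals $\kappa(\widetilde X\times\Gamma)$, since $[\tilde x,\gamma]=[\gamma^{-1}\tilde x,1]$, and this set is dense because $\Gamma$ is dense in $G$. So $P$ is connected.

Since $\dim G=0$, we have $\dim P=\max_i\dim(C_i\times G)\le\max_i\dim C_i=\dim X$. Each $C_i$ embeds in $P$ as the closed set $C_i\times\{1\}$, which gives the opposite inequality.
\end{proof}

Density of $\Gamma$ cannot be dropped here. If $\Gamma$ misses a coset of an open normal subgroup $N$, then $\Gamma N$ is a proper open subgroup and $\kappa(\widetilde X\times\Gamma N)$ is a proper clopen subset of $P$.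

\subsection{Path components}

Define $\lambda:P\to\Gamma\backslash G$ by $\lambda[\tilde x,g]=\Gamma g$, where $\Gamma\backslash G$ is regarded as a set with a right action of $G$. Write $z\sim w$ if $z$ and $w$ lie in the same path component.

\begin{lemma}\label{lem:path}
For $z,w\in P$ and $u\in G$,
\begin{equation}\label{eq:path}
z\sim w\iff\lambda(z)=\lambda(w),\qquad\qquad \lambda(zu)=\lambda(z)u .
\end{equation}
\end{lemma}

\begin{proof}
The second formula is the definition of the action. The space $\widetilde X$ is connected and locally path connected, hence path connected, so $\kappa(\widetilde X\times\{g\})$ is path connected. A path in $P$ starting at $[\tilde x,g]$ lifts through $\kappa$ to a path starting at $(\tilde x,g)$, whose $G$-coordinate is constant because $G$ is totally disconnected. So the path component of $[\tilde x,g]$ is $\kappa(\widetilde X\times\{g\})$. This set is $\lambda^{-1}(\Gamma g)$, since $[\tilde y,\gamma g]=[\gamma^{-1}\tilde y,g]$.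
\end{proof}

Continuous maps send paths to paths and therefore preserve $\sim$. This is the link between the topology of $P$ and the algebra of the pair $(G,\Gamma)$.

\section{Two model cases}\label{sec:models}

\subsection{The solenoid}

Take $X=\mathbb R/\mathbb Z$, $\widetilde X=\mathbb R$, $\Gamma=\mathbb Z$ and $G=\mathbb Z_p$. Then $P$ is the quotient of the abelian group $\mathbb R\times\mathbb Z_p$ by the subgroup $\{(n,n):n\in\mathbb Z\}$. This is the $p$-adic solenoid, a one-dimensional compact abelian group, and $h(z)=x+y-z$ swaps $x$ and $y$. Translation by $u\in G$ is addition of $[0,u]$, so in multiplicative notation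
\[
h(zu)=h(z)\,\alpha(u),\qquad \alpha(u)=u^{-1}.
\]
The map $\alpha$ in such a formula has to be a homomorphism: computing $h(zuv)$ in two ways gives $h(z)\alpha(uv)=h(z)\alpha(u)\alpha(v)$, and the action is free. Inversion is a homomorphism only in an abelian group. So we want a nonabelian $G$, and hence a nonabelian $\Gamma$. The circle has connected $\Gamma$-coverings only for cyclic $\Gamma$; this is the reason for passing to the Menger curve, which has them for every finitely generated $\Gamma$ (Proposition~\ref{prop:cover}).

\subsection{The Heisenberg group}\label{sub:heis}

For a commutative ring $R$, write $(a,b,c)$ for the matrix $1+aE_{12}+bE_{23}+cE_{13}\in\mathrm{Heis}(R)$. Then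
\[
(a,b,c)(a',b',c')=(a+a',\,b+b',\,c+c'+ab').
\]
The elements $(0,0,c)$ are central, and for $g=(a,b,c)$, $g'=(a',b',c')$,
\begin{equation}\label{eq:comm}
gg'g^{-1}g'^{-1}=(0,0,ab'-a'b).
\end{equation}
Let $G=\mathrm{Heis}(\mathbb Z_p)$ and $\Gamma=\mathrm{Heis}(\mathbb Z)$. The subgroup $\Gamma$ is dense, and it is generated by $(1,0,0)$ and $(0,1,0)$: their commutator is $(0,0,1)$, and $(a,b,c)=(0,0,c)(0,b,0)(a,0,0)$. Haar measure on $G$ is the product measure on $\mathbb Z_p^3$, since left multiplication preserves the latter by Fubini's theorem.

Let $P$ be built from this pair and some covering as in $(\ast)$, and let $x=[\tilde x,1]$. We determine which points $xg$ can be swapped with $x$ by a map of the kind seen for the solenoid: a continuous $h:P\to P$ with $h(zu)=h(z)\alpha(u)$ for all $z\in P$, $u\in G$, where $\alpha:G\to G$ is a continuous homomorphism. Suppose $h(x)=xg$ and $h(xg)=x$, and put $\beta(u)=g\alpha(u)g^{-1}$.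

First, $x=h(xg)=xg\alpha(g)$, so $\alpha(g)=g^{-1}$ and $\beta(g)=g^{-1}$. Second, for $\gamma\in\Gamma$ we have $x\sim x\gamma$ by \eqref{eq:path}, so $xg=h(x)\sim h(x\gamma)=xg\alpha(\gamma)$; this says $\Gamma g=\Gamma g\alpha(\gamma)$, that is, $\beta(\gamma)\in\Gamma$. By density, $\beta$ is determined by the two elements $\beta(1,0,0),\beta(0,1,0)\in\Gamma$, so there are only countably many possible $\beta$. It remains to see that each $\beta$ inverts only a null set.

Let $\nu:G\to\mathbb Z_p^2$, $\nu(a,b,c)=(a,b)$. The homomorphism $\nu\beta$ kills the commutator $(0,0,1)$, hence by continuity all $(0,0,c)$, so $\nu\beta=\Theta\nu$ for the integer matrix $\Theta$ with columns $\nu\beta(1,0,0)$ and $\nu\beta(0,1,0)$. By \eqref{eq:comm}, $\beta(0,0,1)=(0,0,\det\Theta)$, so $\beta(0,0,c)=(0,0,c\det\Theta)$. If $\beta(g)=g^{-1}$, then $(\Theta+I)\nu(g)=0$. When $\Theta\ne-I$, this confines $\nu(g)$ to the kernel of a nonzero $\mathbb Z_p$-linear map, a closed subgroup of infinite index, which is null. When $\Theta=-I$, we have $\det\Theta=1$, so $\beta$ fixes each $\zeta=(0,0,c)$. If $g$ and $g\zeta$ are both inverted, then $g^{-1}\zeta=\beta(g\zeta)=g^{-1}\zeta^{-1}$, so $2c=0$ and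 $\zeta=1$. Thus each fiber of $\nu$ contains at most one inverted element, and the inverted set is null by Fubini's theorem. For instance, the automorphism $\beta(a,b,c)=(-a,-b,c)$ satisfies $\beta(g)g=(0,0,2c-ab)$, so it inverts exactly the surface $2c=ab$.

So for almost every $g$ no map of this kind swaps $x$ and $xg$. The general proof has to deal with three differences. An arbitrary continuous $h$ satisfies the formula $h(zu)=h(z)\alpha(u)$ only up to path components. It does so only for $u$ in an open subgroup $H$, which need not contain $g$. And for a general $G$ the matrix computation has to be replaced by a measure-theoretic one.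

\section{Nearby maps and homogeneity}\label{sec:small}

A homeomorphism of $X$ need not lift to $\widetilde X$, and $X$ may have noncontractible loops of arbitrarily small diameter, so nearby maps into $X$ need not be homotopic. The covering $q$, however, is trivial below a fixed scale, and this suffices to compare nearby points upstairs. The comparison involves a choice of evenly covered set; condition (b) below makes the result independent of the choice.

\begin{lemma}\label{lem:scale}
Let $q:\widetilde X\to X$ be a $\Gamma$-covering of a Peano continuum. There are a finite cover $\mathcal U$ of $X$ by connected evenly covered open sets and a number $\delta>0$ such that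
\begin{itemize}
\item[(a)] any two points at distance less than $\delta$ lie in a common member of $\mathcal U$;
\item[(b)] for each $U\in\mathcal U$, all members of $\mathcal U$ that meet $U$ lie in one connected evenly covered open set $W$.
\end{itemize}
\end{lemma}

\begin{proof}
Let $\varepsilon$ be a Lebesgue number of the cover of $X$ by all connected evenly covered open sets. Let $\mathcal U$ be a finite cover by connected open sets of diameter less than $\varepsilon/3$, and $\delta$ a Lebesgue number of $\mathcal U$. The union of the members meeting $U$ has diameter less than $\varepsilon$, which gives (b), and open subsets of evenly covered sets are evenly covered.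
\end{proof}

We fix such $\mathcal U$ and $\delta$ for each covering under consideration.

\begin{lemma}\label{lem:near}
Let $f,f':Y\to X$ be continuous with $d(f(y),f'(y))<\delta$ for all $y\in Y$. Then $f^*\widetilde X\cong f'^*\widetilde X$ as $\Gamma$-coverings of $Y$. An isomorphism is given by $(y,\tilde x)\mapsto(y,\tilde x')$, where $\tilde x'$ is the point over $f'(y)$ in the sheet through $\tilde x$ over any $U\in\mathcal U$ containing $f(y)$ and $f'(y)$.
\end{lemma}

\begin{proof}
Such a $U$ exists by (a). If $U'$ is another one, then $U\cup U'\subset W$ as in (b), the sheets through $\tilde x$ over $U$ and $U'$ both lie in the sheet $\widetilde W$ through $\tilde x$, and $\widetilde W$ has only one point over $f'(y)$. So the map is well defined. On the open set of pairs $(y,\tilde x)$ with $f(y),f'(y)\in U$ and $\tilde x$ in a given sheet $\widetilde U$, it is $(y,\tilde x)\mapsto(y,(q|_{\widetilde U})^{-1}f'(y))$, which is continuous. It is equivariant because $\gamma\widetilde U$ is the sheet through $\gamma\tilde x$. By Section~\ref{sub:facts} it is an isomorphism.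
\end{proof}

Let $f$ be a homeomorphism of $X$ with $d(f,\mathrm{id})<\delta$ in the sup metric. The composition $\widetilde X=\mathrm{id}^*\widetilde X\cong f^*\widetilde X\to\widetilde X$ is an equivariant homeomorphism $\hat f$ covering $f$, which we call the \emph{canonical lift} of $f$. The point $\hat f(\tilde x)$ lies in the same sheet over $U$ as $\tilde x$ whenever $q(\tilde x)$ and $f(q(\tilde x))$ lie in $U\in\mathcal U$.

An equivariant homeomorphism $e$ of $\widetilde X$ covering a homeomorphism $f$ of $X$ induces a homeomorphism
\begin{equation}\label{eq:induced}
\bar e:P\to P,\qquad \bar e[\tilde x,g]=[e(\tilde x),g],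
\end{equation}
which covers $f$ and commutes with all translations $R_u$. To show that small homeomorphisms are enough to move points around $X$, we use the theorem of Effros. Recall that a Polish space is a separable completely metrizable space, and that the homeomorphism group $\mathcal H(Y)$ of a compact metric space $Y$, with the topology of the sup metric, is a Polish group.

\begin{theorem}[Effros \cite{Effros}; see also \cite{Ungar}]\label{thm:effros}
If a Polish group acts continuously and transitively on a Polish space $Y$, then for each $y\in Y$ the evaluation map $f\mapsto f(y)$ is open.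
\end{theorem}

We combine it with an elementary remark: if a group acts on a connected space and the orbit of every point $y$ contains a neighborhood of $y$, then the orbits are open and partition the space, so the action is transitive.

\begin{proposition}\label{prop:homog}
Let $(\ast)$ hold, and let $L$ be the group of homeomorphisms of $P$ generated by the translations $R_u$ and the maps $\bar e$ with $e$ a canonical lift. Then $L$ acts transitively on $P$.
\end{proposition}

\begin{proof}
Since $X$ is homogeneous, $\mathcal H(X)$ acts transitively on $X$. By Theorem~\ref{thm:effros}, the set $\{f(y):d(f,\mathrm{id})<\delta\}$ is a neighborhood of $y$ for each $y\in X$. By the remark, the group generated by the homeomorphisms $f$ with $d(f,\mathrm{id})<\delta$ is transitive on $X$. Each generator is covered by an element of $L$, so $L$ moves any point of $P$ into any given fiber of $\pi$, and the translations are transitive on each fiber.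
\end{proof}

Propositions \ref{prop:continuum} and \ref{prop:homog} prove Theorem~\ref{thm:general}(1).

\section{Swaps and inversion}\label{sec:swap}

\subsection{The homomorphism of a continuous map}

A continuous map $h$ need not send fibers to fibers, so $h(zu)$ and $h(z)$ cannot be compared by a translation. For $u$ near $1$, though, the two points lie over a common member of $\mathcal U$, and there one can divide their coordinates. We state the result for maps between two bundles, as needed in Section~\ref{sec:many}.

\begin{lemma}\label{lem:hom}
Let $(\ast)$ hold for $(X,\widetilde X,\Gamma,G)$ and $(X',\widetilde X',\Gamma',G')$, with bundles $P$ and $P'$, and let $h:P\to P'$ be continuous. There are an open subgroup $H\le G$ and a continuous homomorphism $\alpha:H\to G'$ such that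
\[
h(zu)\sim h(z)\,\alpha(u)\qquad(z\in P,\ u\in H).
\]
\end{lemma}

\begin{proof}
Let $\mathcal U,\delta$ belong to the covering $\widetilde X'\to X'$. The function $(z,u)\mapsto d'(\pi'h(z),\pi'h(zu))$ is continuous on $P\times G$ and vanishes on $P\times\{1\}$. As $P$ is compact, the function is less than $\delta$ on $P\times H$ for some open subgroup $H$.

For $z\in P$ and $u\in H$ choose $U\in\mathcal U$ containing $\pi'h(z)$ and $\pi'h(zu)$, let $g_1,g_2$ be the coordinates of $h(z),h(zu)$ with respect to a sheet over $U$, and put $c(z,u)=g_1^{-1}g_2$. By (C1) this does not depend on the sheet. If $U\subset W$ with $W$ connected, open and evenly covered, then by (C2) the same value is obtained from coordinates with respect to any sheet over $W$. Since two admissible choices of $U$ lie in a common $W$, the value does not depend on $U$. The same $U$ is admissible for all $(z',u')$ near $(z,u)$, so $c:P\times H\to G'$ is continuous. Now $P$ is connected and $G'$ is totally disconnected, so $c(z,u)$ does not depend on $z$. Call it $\alpha(u)$; it is continuous in $u$.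

Let $u,v\in H$. Choose members $U_1,U_2,U_3$ of $\mathcal U$ admissible for $(z,u)$, $(zu,v)$ and $(z,uv)$. Then $U_2$ and $U_3$ meet $U_1$, in $\pi'h(zu)$ and $\pi'h(z)$ respectively, so all three lie in one $W$. If $g_1,g_2,g_3$ are the coordinates of $h(z),h(zu),h(zuv)$ with respect to a sheet over $W$, then
\[
\alpha(uv)=g_1^{-1}g_3=(g_1^{-1}g_2)(g_2^{-1}g_3)=c(z,u)\,c(zu,v)=\alpha(u)\alpha(v).
\]

Finally, by (C3) the point $h(z)\alpha(u)$ has coordinate $g_1g_1^{-1}g_2=g_2$, the same as $h(zu)$. So $\lambda$ takes the value $\Gamma' g_2$ at both points, and \eqref{eq:path} applies.
\end{proof}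

\subsection{Homomorphisms that invert many elements}

The next lemma replaces the matrix computation of Section~\ref{sub:heis}.

\begin{lemma}\label{lem:34}
Let $N$ be an open subgroup of a profinite group $G$ and let $\psi:N\to G$ be a homomorphism. If $\psi(n)=n^{-1}$ for all $n$ in a closed set $T\subset N$ with $\mu(T)>\frac34\mu(N)$, then $N$ is abelian.
\end{lemma}

\begin{proof}
A closed subgroup of $N$ of measure greater than $\frac12\mu(N)$ equals $N$, since otherwise it would have a disjoint coset of the same measure. Fix $n\in T$. The sets $T$ and $n^{-1}T$ each miss less than a quarter of $N$, so $\mu(T\cap n^{-1}T)>\frac12\mu(N)$. For $m\in T\cap n^{-1}T$, the elements $n$, $m$ and $nm$ all lie in $T$, so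
\[
n^{-1}m^{-1}=\psi(n)\psi(m)=\psi(nm)=(nm)^{-1}=m^{-1}n^{-1},
\]
and $m$ commutes with $n$. Hence the centralizer of $n$ in $N$ has measure greater than $\frac12\mu(N)$ and equals $N$. So $T$ lies in the center of $N$, which then has measure greater than $\frac34\mu(N)$ and equals $N$.
\end{proof}

The constant $\frac34$ cannot be lowered: the identity map of the dihedral group of order $8$ inverts six of its eight elements. To apply the lemma to a set that merely has positive measure, we pass to a coset on which the set has density above $\frac34$.

\begin{lemma}\label{lem:null}
Let $G$ be a profinite group that is not virtually abelian, $H\le G$ an open subgroup, $\beta:H\to G$ a continuous homomorphism, and $\gamma,\gamma'\in G$. Then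
\[
D(H,\beta,\gamma,\gamma')=\{u\in H:\ \beta(u)=\gamma u^{-1}\gamma'\}
\]
is closed and Haar-null.
\end{lemma}

\begin{proof}
The set $D=D(H,\beta,\gamma,\gamma')$ is closed, since two continuous maps on the closed set $H$ agree on it. Suppose $\mu(D)>0$. By outer regularity there is an open set $O'$ with $D\subset O'\subset H$ and $\mu(O')<\frac43\mu(D)$. Each $t\in D$ has an open normal subgroup $N_t$ of $G$ with $N_t\le H$ and $tN_t\subset O'$. Finitely many of the cosets $tN_t$ cover the compact set $D$. Their union $O$ is a disjoint union of finitely many cosets of the intersection $N$ of the corresponding $N_t$, and $\mu(D)>\frac34\mu(O)$. So one of these cosets meets $D$ in measure greater than $\frac34\mu(N)$, and we may write it as $u_1N$ with $u_1\in D$.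

Let $T=\{n\in N:u_1n\in D\}$, a closed set with $\mu(T)>\frac34\mu(N)$. For $n\in T$,
\[
\beta(n)=\beta(u_1)^{-1}\beta(u_1n)=\gamma'^{-1}u_1\gamma^{-1}\cdot\gamma n^{-1}u_1^{-1}\gamma'=c\,n^{-1}c^{-1},\qquad c=\gamma'^{-1}u_1 .
\]
So the homomorphism $\psi(n)=c^{-1}\beta(n)c$ inverts every element of $T$. By Lemma~\ref{lem:34} the open subgroup $N$ is abelian, a contradiction.
\end{proof}

\subsection{Proof of Theorem~\ref{thm:general}(2)}

\emph{Normalization.} Let $x=[\tilde x,g_0]$ and $x'=[\tilde x,1]$, so $x=x'g_0$. If $h$ swaps $x$ and $xg$, then $R_{g_0}^{-1}hR_{g_0}$ swaps $x'$ and $x'g_0gg_0^{-1}$. Conjugation by $g_0$ preserves closed null sets, so we may assume $x=[\tilde x,1]$. Then $\lambda(xu)=\Gamma u$ for all $u\in G$.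

Let $h:P\to P$ be continuous with $h(x)=xg$ and $h(xg)=x$. Take $H$ and $\alpha$ from Lemma~\ref{lem:hom}, and define $\beta:H\to G$ by $\beta(u)=g\alpha(u)g^{-1}$.

\emph{Step 1: $\beta(\Gamma\cap H)\subset\Gamma$.} For $\gamma\in\Gamma\cap H$ we have $x\sim x\gamma$, so
\[
xg=h(x)\sim h(x\gamma)\sim h(x)\alpha(\gamma)=xg\alpha(\gamma).
\]
By \eqref{eq:path}, $\Gamma g=\Gamma g\alpha(\gamma)$, which means $\beta(\gamma)\in\Gamma$.

\emph{Step 2: an inversion relation.} We cannot evaluate $\alpha$ at $g$, which may lie outside $H$. Instead we return from $xg$ to the path component of $x$ by a translation in $H$. As $\Gamma$ is dense, there is $\gamma\in\Gamma\cap gH$; put $u=g^{-1}\gamma\in H$. Then $xgu=x\gamma\sim x$, so $h(xgu)\sim h(x)=xg$. On the other hand $h(xgu)\sim h(xg)\alpha(u)=x\alpha(u)$. Hence $\Gamma\alpha(u)=\Gamma g$, so $\alpha(u)=\gamma' g$ for some $\gamma'\in\Gamma$. Since $g=\gamma u^{-1}$,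
\[
\beta(u)=g\gamma'gg^{-1}=g\gamma'=\gamma u^{-1}\gamma' .
\]
Thus $g$ lies in the set $\gamma D^{-1}=\{\gamma u^{-1}:u\in D\}$ with $D=D(H,\beta,\gamma,\gamma')$, for a tuple in which $H$ is an open subgroup, $\beta:H\to G$ is a continuous homomorphism with $\beta(\Gamma\cap H)\subset\Gamma$, and $\gamma,\gamma'\in\Gamma$.

\emph{Step 3: there are countably many tuples.} An open subgroup is compact, hence a finite union of members of a countable base of $G$; so there are countably many $H$. The subgroup $\Gamma\cap H$ has finite index in the finitely generated group $\Gamma$, so it is finitely generated, and it is dense in $H$ because $H$ is open. Therefore $\beta$ is determined by the images of finitely many generators, and these images lie in the countable group $\Gamma$.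

\emph{Conclusion.} By Lemma~\ref{lem:null} each $D$ is closed and null, and so is $\gamma D^{-1}$, because $u\mapsto\gamma u^{-1}$ is a measure-preserving homeomorphism of $G$. A closed null set has empty interior, so the countable union of the sets $\gamma D^{-1}$ is meager and null. In particular it is not all of $G$, and for $g$ outside it no homeomorphism swaps $x$ and $xg$. \hfill$\square$

\begin{remark}
Homogeneity of $X$ plays no role in part (2), and $h$ was not assumed injective or surjective. Connectedness of $\widetilde X$ enters through \eqref{eq:path} and through the connectedness of $P$, which made $\alpha$ independent of $z$. Finite generation of $\Gamma$ and metrizability of $G$ give the countability in Step 3. The hypothesis that $G$ is not virtually abelian is used only in Lemma~\ref{lem:null}, and the solenoid shows that it cannot be omitted.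
\end{remark}

\section{Coverings of the Menger curve and the example}\label{sec:menger}

The Menger curve $M$ is the set of points of $[0,1]^3$ whose three coordinates have ternary expansions such that at no level two of the three digits equal $1$. A point $y$ of a locally connected space is a \emph{local cut point} if $O\setminus\{y\}$ is disconnected for some connected open set $O\ni y$. A space is \emph{planar} if it embeds in $\mathbb R^2$.

\begin{theorem}[Anderson \cite{Anderson}]\label{thm:anderson}
$M$ is a homogeneous one-dimensional Peano continuum with no local cut points and no nonempty planar open subset. Every one-dimensional Peano continuum with no local cut points and no nonempty planar open subset is homeomorphic to $M$.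
\end{theorem}

The open subsets of $M$ contain noncontractible loops, so coverings of $M$ cannot be read off from subgroups of $\pi_1(M)$ in the usual way. We pull coverings back from a polyhedron instead, along a map that is onto on fundamental groups.

\begin{proposition}\label{prop:cover}
For every finitely generated group $\Gamma$ there is a regular $\Gamma$-covering $\widetilde M\to M$ with $\widetilde M$ connected.
\end{proposition}

\begin{figure}[ht]
\centering
\begin{tikzpicture}[scale=5.4]
\fill[gray!25] (0,0) rectangle (1,1);
\fill[white] (0.3333,0.3333) rectangle (0.6667,0.6667);
\fill[white] (0.1111,0.1111) rectangle (0.2222,0.2222);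
\foreach \x in {0,0.1111,0.2222,0.3333,0.6667,1} {\draw (\x,0)--(\x,1); \draw (0,\x)--(1,\x);}
\node[below] at (0,0) {$0$};
\node[below] at (0.1111,0) {$\frac19$};
\node[below] at (0.2222,0) {$\frac29$};
\node[below] at (0.3333,0) {$\frac13$};
\node[below] at (0.6667,0) {$\frac23$};
\node[below] at (1,0) {$1$};
\end{tikzpicture}
\caption{The unit square with two open squares removed (the shaded region $B$, for $n=2$) and the grid $J$ (lines). The Menger curve $M$ projects into $B$ and contains the copy $J\times\{0\}$ of the grid, and every loop in $B$ can be deformed into $J$.}
\label{fig:grid}
\end{figure}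

\begin{proof}
Let $\Gamma$ be generated by $n\ge1$ elements, and let
\[
B=[0,1]^2\setminus\bigcup_{k=1}^n(3^{-k},2\cdot3^{-k})^2
\]
(Figure~\ref{fig:grid}). Let $3^{-k}<t<2\cdot3^{-k}$ and consider any ternary expansion of $t$. Its first $k-1$ digits are $0$, since otherwise $t\ge3^{-(k-1)}$, and then the $k$th digit is $1$, since the digits $0$ and $2$ give $t\le3^{-k}$ and $t\ge2\cdot3^{-k}$. So no point of $M$ has its first two coordinates in $(3^{-k},2\cdot3^{-k})$, and $r(x_1,x_2,x_3)=(x_1,x_2)$ defines a map $r:M\to B$.

Let $J$ be the union of the segments $\{c\}\times[0,1]$ and $[0,1]\times\{c\}$ with $c\in\{0,1\}\cup\{3^{-k},2\cdot3^{-k}:1\le k\le n\}$. Each such $c$ has a ternary expansion without the digit $1$; for $c=3^{-k}$ and $c=1$ use the expansion ending in $222\dots$. Hence $J\times\{0\}\subset M$. The grid $J$ divides $[0,1]^2$ into rectangles, and since $3^{-k}$ and $2\cdot3^{-k}$ are consecutive values of $c$, each removed square is the interior of one of them. So $B$ is a two-dimensional CW complex with $1$-skeleton $J$, and $\pi_1(J)\to\pi_1(B)$ is onto. As $r$ maps $J\times\{0\}$ homeomorphically onto $J$, the map $r_*:\pi_1(M)\to\pi_1(B)$ is onto, with base points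 $m=(0,0,0)$ and $b=(0,0)$.

The closures of the removed squares are disjoint and lie in the interior of $[0,1]^2$, so $B$ is a disk with $n$ holes and $\pi_1(B)$ is free of rank $n$. Choose an epimorphism $\pi_1(B)\to\Gamma$, and let $\widetilde B\to B$ be the connected covering corresponding to its kernel, a $\Gamma$-covering through the deck group. Put $\widetilde M=r^*\widetilde B$. Let $\tilde b,\tilde b'$ be points over $b$. A path from $\tilde b$ to $\tilde b'$ projects to a loop homotopic to $r\omega$ for some loop $\omega$ at $m$, so the lift of $r\omega$ starting at $\tilde b$ also ends at $\tilde b'$. Together with $\omega$, this lift gives a path in $\widetilde M$ from $(m,\tilde b)$ to $(m,\tilde b')$. So the fiber over $m$ lies in one path component. Every point of $\widetilde M$ is joined to this fiber by lifting a path to $m$, so $\widetilde M$ is connected.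
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:main}]
Let $p$ be a prime, $G=\mathrm{Heis}(\mathbb Z_p)$ and $\Gamma=\mathrm{Heis}(\mathbb Z)$. The group $G$ is profinite and metrizable, being homeomorphic to $\mathbb Z_p^3$, and $\Gamma$ is dense and generated by two elements (Section~\ref{sub:heis}). Every open subgroup of $G$ contains, for large $k$, the elements $(p^k,0,0)$ and $(0,p^k,0)$, whose commutator is $(0,0,p^{2k})\ne1$ by \eqref{eq:comm}. So $G$ is not virtually abelian. With $X=M$ and the covering of Proposition~\ref{prop:cover}, the conditions $(\ast)$ hold by Theorem~\ref{thm:anderson}. By Theorem~\ref{thm:general}, $P=\widetilde M\times_\Gamma G$ is a homogeneous, non-bihomogeneous continuum of dimension $\dim M=1$.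
\end{proof}

\section{Uncountably many examples}\label{sec:many}

The space $P$ cannot determine $G$ exactly: Section~\ref{sec:abelian} shows that over $M$ one may replace $G$ by an open subgroup without changing $P$. Up to this ambiguity, $G$ is a topological invariant.

\begin{lemma}\label{lem:commens}
If $h:P\to P'$ is a homeomorphism between bundles as in $(\ast)$, then some open subgroup of $G$ is topologically isomorphic to an open subgroup of $G'$.
\end{lemma}

\begin{proof}
Let $\alpha:H\to G'$ and $\alpha':H'\to G$ be given by Lemma~\ref{lem:hom} for $h$ and $h^{-1}$, and let $H_0=\alpha^{-1}(H')$, an open subgroup of $H$. For $z=[\tilde x,1]$ and $u\in H_0$, apply $h^{-1}$ to $h(zu)\sim h(z)\alpha(u)$: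
\[
zu\sim h^{-1}\bigl(h(z)\alpha(u)\bigr)\sim z\,\alpha'\alpha(u).
\]
By \eqref{eq:path}, $\alpha'\alpha(u)\in\Gamma u$. So $H_0$ is the union of the countably many closed sets $\{u\in H_0:\alpha'\alpha(u)=\gamma u\}$, $\gamma\in\Gamma$. By the Baire category theorem one of them contains a coset $u_0N$, where $N\le H_0$ is an open subgroup. For $n\in N$ we get $\gamma u_0n=\alpha'\alpha(u_0n)=\gamma u_0\,\alpha'\alpha(n)$, so $\alpha'\alpha(n)=n$. Exchanging the roles of $h$ and $h^{-1}$ gives an open subgroup $N'\le G'$ on which $\alpha\alpha'$ is defined and equal to the identity.

Thus $\alpha|_N$ is injective, and every $v\in N'\cap\alpha'^{-1}(N)$ equals $\alpha(\alpha'(v))\in\alpha(N)$. The subgroup $\alpha(N)$ contains an open subgroup, so it is open. The continuous bijection $\alpha|_N:N\to\alpha(N)$ of compact Hausdorff groups is a topological isomorphism.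
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:many}]
For a nonempty set $S$ of primes let $R_S=\prod_{p\in S}\mathbb Z_p$ and
\[
G_S=\mathrm{Heis}(R_S)=\prod_{p\in S}\mathrm{Heis}(\mathbb Z_p),
\]
a metrizable profinite group. Let $m$ range over the positive integers all of whose prime factors lie in $S$. The ideals $mR_S$ form a neighborhood base at $0$, and $\mathbb Z\to R_S/mR_S$ is onto with kernel $m\mathbb Z$ by the Chinese remainder theorem. So $\mathbb Z$ is a dense subring of $R_S$, the group $\Gamma=\mathrm{Heis}(\mathbb Z)$ is a dense two-generated subgroup of $G_S$, and the kernels $N_m$ of the reductions $G_S\to\mathrm{Heis}(\mathbb Z/m)$ are normal subgroups of index $m^3$ forming a neighborhood base at $1$. An open abelian subgroup of $G_S$ would meet a factor $\mathrm{Heis}(\mathbb Z_p)$ in an open abelian subgroup, so $G_S$ is not virtually abelian. Proposition~\ref{prop:cover} and Theorem~\ref{thm:general} give a one-dimensional homogeneous non-bihomogeneous continuum $P_S$ over $M$.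

We show that any open subgroup $V\le G_S$ determines $S$; in the language of profinite groups, $V$ has supernatural order $\prod_{p\in S}p^\infty$. Let $S(V)$ be the set of primes dividing $|V/N|$ for some open normal subgroup $N$ of $V$. This set depends only on the topological group $V$. Each such $N$ contains some $N_m$, and $|V/N|$ divides $|V/N_m|$, which divides $m^3$; so $S(V)\subset S$. Conversely, let $p\in S$ and let $e_p\in R_S$ have $p$-coordinate $1$ and all other coordinates $0$. For large $j$ the element $(0,0,p^je_p)$ lies in $V$, and its image $(0,0,p^j)$ in $\mathrm{Heis}(\mathbb Z/p^{j+1})$ has order $p$. So $p$ divides $|V/(V\cap N_{p^{j+1}})|$, and $S(V)=S$.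

If $P_S\cong P_{S'}$, Lemma~\ref{lem:commens} gives isomorphic open subgroups $V\le G_S$ and $V'\le G_{S'}$, so $S=S(V)=S(V')=S'$. There are $2^{\aleph_0}$ nonempty sets of primes.
\end{proof}

\section{Uniqueness of coverings of the Menger curve}\label{sec:unique}

To swap points when $G$ is abelian, we need a homeomorphism of $\widetilde M$ that induces inversion on $\Gamma$. It comes from a uniqueness statement, which also shows that $P$ does not depend on the covering. A map is \emph{monotone} if all its point preimages are connected. We quote two results.

\begin{theorem}[Wilson \cite{Wilson}]\label{thm:wilson}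
Every Peano continuum is the image of $M$ under a monotone map, which may even be taken open.
\end{theorem}

\begin{theorem}[Bestvina \cite{Bestvina}]\label{thm:bestvina}
A $UV^{k-1}$ surjection between compact $k$-dimensional Menger manifolds is a uniform limit of homeomorphisms.
\end{theorem}

We use Theorem~\ref{thm:bestvina} only for $k=1$ and surjections $M\to M$. Such a map is $UV^0$ if every open neighborhood $O$ of a point preimage contains a neighborhood $O'$ of it any two points of which are joined by a path in $O$. A monotone surjection has this property: take for $O'$ the component of $O$ containing the connected point preimage, which is open and path connected. So \emph{every monotone surjection $M\to M$ is a uniform limit of homeomorphisms}.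

Two textbook facts are also needed. First, by the Hahn--Mazurkiewicz theorem, a Hausdorff space with more than one point is a Peano continuum if and only if it is a continuous image of $[0,1]$. A union of two intersecting images of $[0,1]$ is again such an image, and so is a product of two, since $[0,1]^2$ is one. Second, a composition of monotone surjections of compact metric spaces is monotone. Indeed, let $m:Y\to Z$ be a monotone surjection and $F\subset Z$ closed and connected. If $m^{-1}(F)$ were the union of disjoint nonempty closed sets $F_1,F_2$, each point preimage would lie in one of them, and $m(F_1),m(F_2)$ would separate $F$.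

\begin{proposition}\label{prop:unique}
Let $\Gamma$ be finitely generated and let $q_i:\widetilde M_i\to M$, $i=1,2$, be connected regular $\Gamma$-coverings. There is a $\Gamma$-equivariant homeomorphism $\widetilde M_1\to\widetilde M_2$ covering a homeomorphism of $M$.
\end{proposition}

There is no map between the two coverings to start from. The plan is to build a Peano continuum $Z$ with two monotone maps $\rho_1,\rho_2$ onto $M$ such that $\rho_1^*\widetilde M_1\cong\rho_2^*\widetilde M_2$, to replace $Z$ by $M$ using Theorem~\ref{thm:wilson}, and to replace the monotone maps by homeomorphisms using Theorem~\ref{thm:bestvina}. For $Z$ we take the pairs $(\tilde x,\tilde y)\in\widetilde M_1\times\widetilde M_2$ that lie in translates of two fixed compact pieces by the same group element, modulo $\Gamma$.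

\begin{proof}
Let $\Sigma$ be a finite symmetric generating set containing $1$. In the Cayley graph with edges $\{\gamma,\gamma\sigma\}$, $\sigma\in\Sigma$, the ball of radius $k$ about $s$ is $s\Sigma^k$; it is connected, and $(\Sigma^k)^{-1}=\Sigma^k$.

\emph{The pieces $K_i$.} Lift a continuous surjection $[0,1]\to M$ to a path in $\widetilde M_i$, starting at a point $c_i$, and add a path from $c_i$ to $\sigma c_i$ for each $\sigma\in\Sigma$. The union $K_i$ of these paths is an image of $[0,1]$ with
\[
\Gamma K_i=\widetilde M_i,\qquad K_i\cap\sigma K_i\ne\emptyset\quad(\sigma\in\Sigma).
\]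
Only finitely many $\eta\in\Gamma$ satisfy $K_i\cap\eta K_i\neq\emptyset$. To see this, cover $M$ by finitely many compact sets $F$, each in a connected evenly covered open set $U_F$. The compact set $K_i\cap q_i^{-1}(F)$ meets only finitely many sheets over $U_F$. If $\tilde y$ and $\eta\tilde y$ both lie in $K_i$ and $q_i(\tilde y)\in F$, then $\eta$ carries one of these sheets to another, and this leaves finitely many possibilities for $\eta$. Fix $k$ such that
\begin{equation}\label{eq:k}
K_i\cap\eta K_i\ne\emptyset\ \Longrightarrow\ \eta\in\Sigma^k\qquad(i=1,2).
\end{equation}

\emph{The pieces $C_i$.} The set of $\gamma$ with $\tilde x\in\gamma K_1$ need not be connected in the Cayley graph, and connectedness is what monotonicity will require. So we enlarge the pieces to $C_i=\bigcup_{\eta\in\Sigma^k}\eta K_i$. Adding the translates in order of word length, each new $\eta\sigma K_i$ meets the earlier $\eta K_i$, so $C_i$ is an image of $[0,1]$.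

\emph{The space $Z$.} Let $\Gamma$ act diagonally on $\widetilde M_1\times\widetilde M_2$ with quotient $E$. The arguments of Section~\ref{sub:coord}, with $\widetilde M_2$ in place of $G$, show that $E$ is locally a product $U\times\widetilde M_2$ over $M$, hence Hausdorff, and that $\widetilde M_1\times\widetilde M_2\to E$ is a $\Gamma$-covering. Let $Z\subset E$ be the image of $C_1\times C_2$ and $\widetilde Z=\bigcup_\gamma\gamma(C_1\times C_2)$ its preimage; then $\widetilde Z\to Z$ is a $\Gamma$-covering. Define $\rho_i:Z\to M$ by $\rho_i[\tilde x_1,\tilde x_2]=q_i(\tilde x_i)$. It is onto because $q_i(C_i)=M$. So $Z$ is an image of $[0,1]$ with more than one point, that is, a Peano continuum. The coordinate projection $\widetilde Z\to\widetilde M_i$ is equivariant and covers $\rho_i$, so $\widetilde Z\cong\rho_i^*\widetilde M_i$ for $i=1,2$.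

\emph{The maps $\rho_i$ are monotone.} By symmetry take $i=1$, and let $\tilde x\in\widetilde M_1$. Every point of $\rho_1^{-1}(q_1(\tilde x))$ has a representative $(\tilde x,\tilde y)\in\widetilde Z$, and $(\tilde x,\tilde y)\in\widetilde Z$ exactly when $\tilde y\in\gamma C_2$ for some $\gamma$ in $\Delta=\{\gamma:\tilde x\in\gamma C_1\}$. So the point preimage is a continuous image of $\bigcup_{\gamma\in\Delta}\gamma C_2$. Let $\Delta_0=\{s:\tilde x\in sK_1\}$, which is nonempty. Then $\gamma\in\Delta$ if and only if $\gamma\eta\in\Delta_0$ for some $\eta\in\Sigma^k$, so $\Delta=\bigcup_{s\in\Delta_0}s\Sigma^k$. For $s,s'\in\Delta_0$ the sets $K_1$ and $s^{-1}s'K_1$ both contain $s^{-1}\tilde x$, so $s'\in s\Sigma^k$ by \eqref{eq:k}. Thus $\Delta$ is a union of connected balls each of which contains $\Delta_0$, so it is connected in the Cayley graph. Since $\gamma C_2\cap\gamma\sigma C_2\supset\gamma(K_2\cap\sigma K_2)\neq\emptyset$, the union $\bigcup_{\gamma\in\Delta}\gamma C_2$ is connected.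

\emph{Conclusion.} Let $m:M\to Z$ be a monotone surjection (Theorem~\ref{thm:wilson}). Then $\rho_1m$ and $\rho_2m$ are monotone surjections $M\to M$, so there are homeomorphisms $f_i$ of $M$ with $d(f_i,\rho_im)<\delta_i$, where $\delta_i$ belongs to $q_i$. By Lemma~\ref{lem:near},
\[
f_1^*\widetilde M_1\cong(\rho_1m)^*\widetilde M_1\cong m^*\widetilde Z\cong(\rho_2m)^*\widetilde M_2\cong f_2^*\widetilde M_2 .
\]
Composing with the projections $f_i^*\widetilde M_i\to\widetilde M_i$ gives an equivariant homeomorphism $\widetilde M_1\to\widetilde M_2$ covering $f_2f_1^{-1}$.
\end{proof}

If $e:\widetilde M_1\to\widetilde M_2$ is such a homeomorphism, the formula \eqref{eq:induced} defines a homeomorphism $\widetilde M_1\times_\Gamma G\to\widetilde M_2\times_\Gamma G$. Together with Proposition~\ref{prop:cover}, this proves the second sentence of Theorem~\ref{thm:class}. A further consequence is that automorphisms of the pair $(G,\Gamma)$ are realized on $P$.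

\begin{corollary}\label{cor:auto}
Let $(\ast)$ hold with $X=M$, and let $\beta$ be a topological automorphism of $G$ with $\beta(\Gamma)=\Gamma$. There is a homeomorphism $\tau$ of $\widetilde M$ such that $T[\tilde x,g]=[\tau(\tilde x),\beta(g)]$ is a well-defined homeomorphism of $P$ that covers a homeomorphism of $M$ and satisfies $T(zu)=T(z)\beta(u)$.
\end{corollary}

\begin{proof}
The action $\gamma*\tilde x=\beta(\gamma)\tilde x$ makes $q$ a $\Gamma$-covering in a second way. Proposition~\ref{prop:unique} gives a homeomorphism $\tau$ of $\widetilde M$, covering a homeomorphism of $M$, with $\tau(\gamma\tilde x)=\beta(\gamma)\tau(\tilde x)$. The homeomorphism $\tau\times\beta$ of $\widetilde M\times G$ sends $(\gamma\tilde x,\gamma g)$ to $\beta(\gamma)(\tau(\tilde x),\beta(g))$, so it maps orbits onto orbits and descends to $T$. The last formula holds because $\beta(gu)=\beta(g)\beta(u)$.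
\end{proof}

\section{The virtually abelian case}\label{sec:abelian}

By Theorem~\ref{thm:general}, it remains to prove that $P$ is bihomogeneous when $X=M$ and $G$ is virtually abelian. We first control pairs of points, then reduce to abelian $G$, and then correct the inversion map of Corollary~\ref{cor:auto} so that it swaps a given pair.

\subsection{Moving pairs of points}

Call a closed set $K\subset M$ \emph{non-locally-separating} if $O\setminus K$ is nonempty and connected for every nonempty connected open set $O\subset M$.

\begin{theorem}[Mayer, Oversteegen and Tymchatyn \cite{MOT}]\label{thm:MOT}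
Every homeomorphism between closed non-locally-separating subsets of $M$ extends to a homeomorphism of $M$.
\end{theorem}

Two-point sets $\{x,y\}$ qualify: since $M$ has no local cut points and no isolated points, $O\setminus\{x\}$ is a nonempty connected open set, and then so is $(O\setminus\{x\})\setminus\{y\}$. Hence $\mathcal H(M)$ is transitive on $F=\{(x,y)\in M^2:x\ne y\}$. We need the same upstairs, for pairs in different fibers.

\begin{lemma}\label{lem:pairs}
Let $q:\widetilde M\to M$ be a connected $\Gamma$-covering and let $\mathcal E$ be the group generated by the canonical lifts. Then $\mathcal E$ acts transitively on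
\[
Q=\{(\tilde x,\tilde y)\in\widetilde M\times\widetilde M:\ q(\tilde x)\ne q(\tilde y)\}.
\]
\end{lemma}

\begin{proof}
By the remark after Theorem~\ref{thm:effros}, it suffices to show that each orbit contains a neighborhood of each of its points and that $Q$ is connected.

\emph{Neighborhoods.} The set $F$ is open in $M^2$, hence Polish. Let $(\tilde x,\tilde y)\in Q$ lie over $(x,y)$, let $x\in U$ and $y\in U'$ with $U,U'\in\mathcal U$, and let $\widetilde U,\widetilde U'$ be the sheets through $\tilde x,\tilde y$. By Theorem~\ref{thm:effros} there is an open neighborhood $O\subset F\cap(U\times U')$ of $(x,y)$ such that for each $(x',y')\in O$ some homeomorphism $f$ with $d(f,\mathrm{id})<\delta$ has $f(x)=x'$ and $f(y)=y'$. The canonical lift of $f$ sends $\tilde x,\tilde y$ to the points of $\widetilde U,\widetilde U'$ over $x',y'$. So the orbit of $(\tilde x,\tilde y)$ contains the part of $\widetilde U\times\widetilde U'$ lying over $O$, an open neighborhood of $(\tilde x,\tilde y)$ in $Q$.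

\emph{The set $Y_x=\widetilde M\setminus q^{-1}(x)$ is connected for each $x\in M$.} Suppose $Y_x$ is the disjoint union of nonempty open sets $V_1,V_2$. Let $O\ni x$ be connected, open and evenly covered. Since $x$ is not a local cut point, each sheet over $O$ with its point over $x$ removed is nonempty and connected, so it lies in exactly one $V_i$. Let $V_i'$ be the union of $V_i$ with the sheets assigned to it. Then $V_1',V_2'$ are disjoint nonempty open sets covering $\widetilde M$, contradicting the connectedness of $\widetilde M$.

\emph{$Q$ is connected.} Given $(\tilde x,\tilde y),(\tilde x',\tilde y')\in Q$, choose $\tilde y''$ with $q(\tilde y'')\notin\{q(\tilde x),q(\tilde x')\}$. In the chain $(\tilde x,\tilde y),(\tilde x,\tilde y''),(\tilde x',\tilde y''),(\tilde x',\tilde y')$, consecutive points lie in the connected subsets $\{\tilde x\}\times Y_{q(\tilde x)}$, $Y_{q(\tilde y'')}\times\{\tilde y''\}$ and $\{\tilde x'\}\times Y_{q(\tilde x')}$ of $Q$.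
\end{proof}

\subsection{Reduction to abelian $G$}

Let $A\le G$ be an open subgroup and $\Gamma_A=\Gamma\cap A$. As in Step 3 of Section~\ref{sec:swap}, $\Gamma_A$ is finitely generated, dense in $A$, and of finite index in $\Gamma$. The quotient $M_A=\widetilde M/\Gamma_A$ is a connected covering of $M$ with finitely many sheets, hence a Peano continuum, and $\widetilde M\to M_A$ is a $\Gamma_A$-covering.

We check the conditions of Theorem~\ref{thm:anderson} for $M_A$, using that every point has an open neighborhood mapped homeomorphically onto an open subset of $M$. The space $M_A$ is a finite union of compact sets that embed in $M$, and it contains an arc, so $\dim M_A=1$. A nonempty planar open set would contain a smaller one that embeds as an open subset of $M$. Suppose that $O\ni y$ is connected and open and that $O\setminus\{y\}$ is the disjoint union of nonempty open sets $V_1,V_2$. Then $y$ lies in the closure of each $V_i$, since otherwise $V_i$ would be clopen in $O$. So $O'\setminus\{y\}$ is disconnected for every connected open $O'$ with $y\in O'\subset O$, and a small $O'$ projects to give a local cut point of $M$. Therefore $M_A\cong M$, and $(\ast)$ holds for $(M_A,\widetilde M,\Gamma_A,A)$.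

The map $\widetilde M\times_{\Gamma_A}A\to\widetilde M\times_\Gamma G$, $[\tilde x,a]\mapsto[\tilde x,a]$, is continuous. It is onto: by density each $g\in G$ has the form $\gamma a$ with $\gamma\in\Gamma$, $a\in A$, and $[\tilde x,\gamma a]=[\gamma^{-1}\tilde x,a]$. It is injective: if $\gamma(\tilde x,a)=(\tilde x',a')$ with $a,a'\in A$, then $\gamma=a'a^{-1}\in\Gamma_A$. A continuous bijection of compact Hausdorff spaces is a homeomorphism. Taking $A$ abelian, we may assume from now on that $G$ is abelian.

\subsection{The abelian case}

Now $\Gamma\backslash G=G/\Gamma$ is an abelian group, and all elements of the group $L$ of Proposition~\ref{prop:homog} commute with translations. Inversion is an automorphism of $G$ preserving $\Gamma$, so Corollary~\ref{cor:auto} gives a homeomorphism $T$ of $P$, covering a homeomorphism of $M$, with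
\[
T(zu)=T(z)u^{-1},\qquad \lambda(Tz)=\lambda(z)^{-1}.
\]
Let $z,w\in P$. We find $\ell\in L$ such that $\ell T$ swaps $z$ and $w$.

\emph{Case $\pi(z)=\pi(w)$.} Write $w=zg$. By Proposition~\ref{prop:homog} there is $\ell\in L$ with $\ell(Tz)=w$. Then
\[
\ell T(w)=\ell\bigl(T(z)g^{-1}\bigr)=\ell(Tz)g^{-1}=wg^{-1}=z .
\]

\emph{Case $\pi(z)\ne\pi(w)$.} Here one element of $L$ must place two points correctly. Elements of $L$ preserve $\lambda(z)^{-1}\lambda(w)$, and we claim that this is the only constraint: if $\pi(z_1)\ne\pi(w_1)$, $\pi(z_2)\ne\pi(w_2)$ and $\lambda(z_1)^{-1}\lambda(w_1)=\lambda(z_2)^{-1}\lambda(w_2)$, then some $\ell\in L$ has $\ell(z_1)=z_2$ and $\ell(w_1)=w_2$. Choose $t\in G$ with $\lambda(z_1t)=\lambda(z_2)$; the hypothesis gives $\lambda(w_1t)=\lambda(w_2)$. So we may write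
\[
z_1t=[\tilde x_1,g],\quad z_2=[\tilde x_2,g],\quad w_1t=[\tilde y_1,g'],\quad w_2=[\tilde y_2,g'],
\]
with $(\tilde x_1,\tilde y_1),(\tilde x_2,\tilde y_2)\in Q$. By Lemma~\ref{lem:pairs} some $e\in\mathcal E$ sends the first pair to the second, and $\ell=\bar eR_t\in L$ proves the claim.

Apply the claim to $(z_1,w_1)=(Tz,Tw)$ and $(z_2,w_2)=(w,z)$. The points $Tz,Tw$ lie in different fibers because $T$ covers a homeomorphism, and
\[
\lambda(Tz)^{-1}\lambda(Tw)=\lambda(z)\lambda(w)^{-1}=\lambda(w)^{-1}\lambda(z).
\]
The resulting $\ell$ satisfies $\ell T(z)=w$ and $\ell T(w)=z$. So $P$ is bihomogeneous, and the proof of Theorem~\ref{thm:class} is complete. \hfill$\square$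

\begin{remark}
The exceptional set in Theorem~\ref{thm:general}(2) can be uncountable, so a notion of smallness such as measure is needed there. Let $X=M$, $G=\mathrm{Heis}(\mathbb Z_p)$, $\Gamma=\mathrm{Heis}(\mathbb Z)$, $x=[\tilde x,1]$, and $\beta(a,b,c)=(-a,-b,c)$, with $\tau$ and $T$ as in Corollary~\ref{cor:auto}. Lemma~\ref{lem:pairs} implies that $\mathcal E$ is transitive on $\widetilde M$, so there is $e\in\mathcal E$ with $e\tau(\tilde x)=\tilde x$. Then $h=R_g\bar eT$ satisfies $h(x)=xg$ and $h(xg)=x\beta(g)g$. By Section~\ref{sub:heis}, $h$ swaps $x$ and $xg$ for every $g=(a,b,c)$ with $2c=ab$.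
\end{remark}

\begin{thebibliography}{9}

\bibitem{Anderson} R. D. Anderson, Ann. of Math. \textbf{67} (1958), 313--324.

\bibitem{Bestvina} Bestvina, Mem. Amer. Math. Soc. \textbf{380} (1988).

\bibitem{Effros} Effros, Ann. of Math. \textbf{81} (1965).

\bibitem{MOT} Mayer, Oversteegen and Tymchatyn, Dissertationes Math. \textbf{252} (1986).

\bibitem{Ungar} Ungar, Trans. Amer. Math. Soc. \textbf{212} (1975).

\bibitem{Wilson} Wilson, Trans. Amer. Math. Soc. \textbf{168} (1972).

\end{thebibliography}
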